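# Recursive isomorphism on $2^{\mathbb N}$ is not uniformly universal

Throughout, $\mathbb N=\{0,1,2,\dots\}$ and $2=\{0,1\}$. A permutation $p$ of $\mathbb N$ acts on $2^{\mathbb N}$ by $(p\cdot x)(k)=x(p^{-1}(k))$, that is, $p\cdot x=x\circ p^{-1}$. Two points $x,y\in 2^{\mathbb N}$ are *recursively isomorphic*, $x\cong^2_{\rm rec}y$, if $y=p\cdot x$ for some recursive permutation $p$.

In plain words, we ask whether every countable Borel equivalence relation can be encoded into $\cong^2_{\rm rec}$ in a *uniform* way. If the relation comes from a group action, uniformity forces the encoding to turn each group element into one recursive permutation, the same for all points. The precise definitions are in Section 2. We start with a concrete instance.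

## 1. Equivariant maps whose coordinates have nontrivial stabilizers

For a countable group $H$ let $Z_H=\mathrm{Free}((2^{\mathbb N})^H)$ be the set of $z\in(2^{\mathbb N})^H$ with $hz\neq z$ for all $h\ne1$, where $(hz)(h')=z(h^{-1}h')$. Let $\mathbb F_2$ be the free group with basis $\{a,b\}$, and write $W=(2^{\mathbb N})^{\mathbb F_2}$ (product topology, compact metrizable, no isolated points) and $Z=Z_{\mathbb F_2}$. Suppose $f:Z\to2^{\mathbb N}$ is Borel and there are recursive permutations $p_a,p_b$ with
$$f(az)=p_a\cdot f(z),\qquad f(bz)=p_b\cdot f(z)\qquad(z\in Z).\tag{1}$$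
Must $f$ confuse two orbits? That is, must there be $z,z'\in Z$ in different $\mathbb F_2$-orbits with $f(z)\cong^2_{\rm rec}f(z')$?

Let $\mathbb F_2$ act on $\mathbb N$ through $a\mapsto p_a$, $b\mapsto p_b$. Replacing $z$ by $a^{-1}z$ in (1) gives $f(a^{-1}z)=p_a^{-1}\cdot f(z)$, and likewise for $b$. So for all $h\in\mathbb F_2$,
$$f(hz)(k)=f(z)(h^{-1}k).\tag{2}$$

The easy case is the one where every $k\in\mathbb N$ is fixed by some $h\neq1$. For instance, if $p_a,p_b$ commute, then $aba^{-1}b^{-1}$ fixes every $k$. We need a zero–one law, which is used again in Section 10.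

**Lemma 1.** Let $T$ be a homeomorphism of a nonempty compact metrizable space $V_0$ such that for all nonempty open $U,V$ there is $m$ with $T^mU\cap V\neq\emptyset$. Then every set $D$ with the Baire property and $TD=D$ is meager or comeager.

*Proof.* If $D$ is neither, then $D$ is comeager in some nonempty open $U$, and its complement is comeager in some nonempty open $V$. Pick $m$ with $T^mU\cap V\ne\emptyset$. Since $T^m$ is a homeomorphism, $D=T^mD$ is comeager in $T^mU$. So $D$ and its complement are both comeager in the nonempty open set $T^mU\cap V$, contradicting the Baire category theorem. $\square$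

**Proposition 2 (easy case).** Let $p_a,p_b$ be permutations of $\mathbb N$ and $f:Z\to 2^{\mathbb N}$ a Borel map with (1). If every $k\in\mathbb N$ is fixed by some nontrivial element of $\mathbb F_2$, then $f$ is constant on a comeager set. In particular $f(z)=f(z')$ for some $z,z'$ in different orbits.

*Proof.* First, $Z$ is comeager in $W$. For $h\ne1$ the set $\{z:hz=z\}$ is closed. It has empty interior: a basic open set restricts finitely many bits $z(h')(i)$, so choose an $i$ it does not mention and make $z(1)(i)\ne z(h^{-1})(i)$; then $(hz)(1)=z(h^{-1})\neq z(1)$.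

Fix $k$ and $h\neq1$ with $hk=k$. By (2), $f(hz)(k)=f(z)(h^{-1}k)=f(z)(k)$, so $D_k=\{z\in Z:f(z)(k)=0\}$ is a Borel set with $hD_k=D_k$. The homeomorphism $z\mapsto hz$ of $W$ satisfies the hypothesis of Lemma 1. Indeed, let $U,V$ be basic open sets restricting coordinates in finite sets $S,S'\subseteq\mathbb F_2$. Then $h^mU$ restricts coordinates in $h^mS$, and since $h$ has infinite order, $h^mS\cap S'=\emptyset$ for all large $m$, so $h^mU\cap V\neq\emptyset$. Hence $D_k$ is meager or comeager, and $f(z)(k)$ is constant on a comeager set. Intersecting over $k$, we see that $f$ is constant on a comeager set. As $W$ has no isolated points, countable sets are meager, so a comeager set is not contained in one (countable) orbit. $\square$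

What changes in general? The proof used a nontrivial stabilizer for each $k$, to make each coordinate of $f$ invariant under an infinite group. Without it, even the conclusion fails.

**Example 3.** Identify $\mathbb N$ with $\mathbb F_2\times\mathbb N$ by a recursive bijection (code elements of $\mathbb F_2$ by reduced words). Let $p_s(h,i)=(sh,i)$ for $s\in\{a,b\}$, and $f(z)(h,i)=z(h)(i)$. Then $(p_s\cdot f(z))(h,i)=f(z)(s^{-1}h,i)=z(s^{-1}h)(i)=f(sz)(h,i)$, so (1) holds. All stabilizers are trivial and $f$ is injective. So $f(z)=f(z')$ never holds for $z\ne z'$. If $q$ is in the group generated by $p_a,p_b$, say $q$ is the action of $h$, then $f(z')=q\cdot f(z)=f(hz)$ gives $z'=hz$. Thus $q$ must come from *outside* the group that $f$ hands us.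

For this particular $f$ there is such a $q$: swap $(h,0)$ and $(h,1)$ for every $h$. Then $q\cdot f(z)=f(z')$, where $z'$ is obtained from $z$ by swapping bits $0,1$ of each $z(h)$; since this swap commutes with the shift, $z'\in Z$. For comeagerly many $z$ it is not in the orbit of $z$, because each set $\{z:z'=hz\}$ is closed with empty interior. For $h\neq1$, given a basic open set, make $z(1)(i)\ne z(h^{-1})(i)$ at an unmentioned $i\ge2$. For $h=1$, make $z(g)(0)\neq z(g)(1)$ at an unmentioned $g$.

In Example 3 we could write down $z'$ because the image of $f$ is visibly closed under $q$. For a general Borel $f$ we know nothing about its image. We must produce a recursive $q$ *and* a pair $z,z'$ with $f(z')=q\cdot f(z)$.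

## 2. Generating sequences, uniform homomorphisms, free independence

A *standard Borel space* is a set with the $\sigma$-algebra of Borel sets of some Polish topology; Borel subsets of standard Borel spaces are standard Borel. A *countable Borel equivalence relation* is a Borel equivalence relation with countable classes. A *Borel homomorphism* from $E$ on $X$ to $F$ on $Y$ is a Borel $f:X\to Y$ with $xEy\Rightarrow f(x)Ff(y)$. It is a *Borel reduction* if also $f(x)Ff(y)\Rightarrow xEy$; we write $f\colon E\le_B F$.

**Definition (generated relation).** Let $(\varphi_n)_{n\in\mathbb N}$ be partial Borel functions $\varphi_n:A_n\to X$, with $A_n\subseteq X$ Borel, such that $\{\varphi_n\}$ contains the identity and is closed under composition. It generates the countable Borel equivalence relation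
$$x\,R_{(\varphi_n)}\,y\iff\exists m,n\ (\varphi_m(x)=y\ \&\ \varphi_n(y)=x),$$
and we say that $x\,R_{(\varphi_n)}\,y$ *via* $(m,n)$.

If a countable group $G=\{g_n\}$ acts on $X$, the functions $\varphi_n(x)=g_n\cdot x$ generate the orbit equivalence relation. A non-group example: for $g:\mathbb N\to\mathbb N$ put $\varphi_g(x)=x\circ g$ on $2^{\mathbb N}$, with $g$ ranging over all recursive functions. Viewing $x,y$ as sets, $y=x\circ g$ says $k\in y\iff g(k)\in x$, a many-one reduction of $y$ to $x$. The generated relation is many-one equivalence.

**Definition (uniform homomorphism).** Let $E=R_{(\varphi_n)}$ and $F=R_{(\psi_n)}$. A Borel homomorphism $f$ from $E$ to $F$ is *uniform* with respect to these sequences if there is $u:\mathbb N^2\to\mathbb N^2$ such that whenever $xEy$ via $(m,n)$, then $f(x)Ff(y)$ via $u(m,n)$.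

A toy example: let $\mathbb Z$ act on $\mathbb Z$ by translation, on both sides. The map $n\mapsto2n$ is a uniform homomorphism, since translation by $h$ becomes translation by $2h$. The map $n\mapsto n^2$ is a homomorphism but not a uniform one: $n$ and $n+1$ are always related via the same pair (translations by $1$ and $-1$), while $(n+1)^2-n^2=2n+1$ varies with $n$.

**Definition (uniform universality).** $E=R_{(\varphi_n)}$ is *uniformly universal* (with respect to $(\varphi_n)$) if for every countable Borel equivalence relation $F$ on a standard Borel space $Y$ and every sequence $(\psi_n)$ of partial Borel functions on $Y$ that contains the identity, is closed under composition and satisfies $F=R_{(\psi_n)}$, there is a Borel reduction $f:F\le_BE$ that is uniform with respect to $(\psi_n),(\varphi_n)$.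

For orbit equivalence relations, uniformity always refers to the action functions. In particular this is so for $\cong^2_{\rm rec}$, the orbit equivalence relation of the countable group of recursive permutations. As background, by a theorem of Marks many equivalence relations in computability theory fail to be uniformly universal; examples are Turing equivalence and many-one equivalence on $2^{\mathbb N}$.

**Definition (free independence).** A family of elements of a group is *freely independent* if no nonempty reduced word in the members of the family and their inverses equals $1$; equivalently, the family is a free basis of the subgroup it generates.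

For example, the elements $t_m=b^mab^{-m}$ $(m\in\mathbb N)$ of a free group with basis $\{a,b\}$ are freely independent. A nonempty reduced word in them is $t_{m_1}^{n_1}\cdots t_{m_l}^{n_l}$ with $n_i\neq0$ and $m_i\ne m_{i+1}$, and it equals
$$b^{m_1}a^{n_1}b^{m_2-m_1}a^{n_2}\cdots b^{m_l-m_{l-1}}a^{n_l}b^{-m_l}\ne1 .$$
We also use the *normal form theorem*: in a free product, a nonempty product of nontrivial elements from the factors, with neighbors from different factors, is not $1$.

Write $E_\Lambda$ for the orbit equivalence relation of an action of a countable group $\Lambda$. The set $Z_H$ is Borel, its complement being the countable union of the closed sets $\{z:hz=z\}$, $h\neq1$. So $Z_H$ is a standard Borel space with a free Borel $H$-action.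

## 3. The theorems

**Theorem A.** Let $F=E_{\mathbb F_2}$ on $Z_{\mathbb F_2}$, generated by the action functions. There is no Borel reduction of $F$ to $\cong^2_{\rm rec}$ that is uniform with respect to the two group actions. Hence $\cong^2_{\rm rec}$ is not uniformly universal.

The proof uses very little about recursive permutations. Let $\mathcal M$ be a countable set of functions $\mathbb N\to\mathbb N$ containing the identity and closed under composition, and put $\varphi_g(x)=x\circ g$ for $g\in\mathcal M$. Since $\varphi_g\varphi_h(x)=x\circ h\circ g=\varphi_{h\circ g}(x)$, the family $(\varphi_g)_{g\in\mathcal M}$ contains the identity and is closed under composition. Let $E_{\mathcal M}$ be the relation it generates. Consider the condition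

$(*)$ for all $g_1,\dots,g_4\in\mathcal M$, every permutation $q$ of $\mathbb N$ with $q^2=\mathrm{id}$ that is recursive in $g_1\oplus\dots\oplus g_4$ belongs to $\mathcal M$.

"Involution" will mean $q^2=\mathrm{id}$, with $q=\mathrm{id}$ allowed.

**Theorem B.** Let $\mathcal M$ satisfy $(*)$, and let $H$ be a countable group containing a free subgroup with free basis $\{a,b\}$. Let $f:Z_H\to2^{\mathbb N}$ be Borel, and suppose there are $g_s\in\mathcal M$ with
$$f(sz)=f(z)\circ g_s\qquad(z\in Z_H,\ s\in\{a,a^{-1},b,b^{-1}\}).\tag{3}$$
Then there are $z,z'\in Z_H$, not $H$-equivalent, and an involution $q\in\mathcal M$ with $f(z')=f(z)\circ q$ and $f(z)=f(z')\circ q$. In particular no Borel reduction of $E_H$ on $Z_H$ to $E_{\mathcal M}$ is uniform, and $E_{\mathcal M}$ is not uniformly universal.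

**Addendum C.** In Theorem B one can find pairwise $H$-inequivalent $z_0,z_1,z_2,\dots$ and involutions $q_i\in\mathcal M$ with $f(z_i)=f(z_0)\circ q_i$ for all $i\ge1$. So infinitely many $E_H$-classes are mapped into one $E_{\mathcal M}$-class.

**The "in particular".** This step turns uniformity into (3). Let $f$ be a uniform homomorphism from $E_H$ to $E_{\mathcal M}$ with witness $u$, let $(h_n)$ enumerate $H$, let $s\in\{a^{\pm1},b^{\pm1}\}$, and choose $m,n$ with $h_m=s$, $h_n=s^{-1}$. Every $z$ is related to $sz$ via $(m,n)$. So $f(z)$ is related to $f(sz)$ via the fixed pair $u(m,n)$. If $g_s\in\mathcal M$ is the function named by the first coordinate of $u(m,n)$, then $f(sz)=\varphi_{g_s}(f(z))=f(z)\circ g_s$ for every $z$. Thus (3) holds. The first part of Theorem B gives inequivalent $z,z'$ with $f(z)\,E_{\mathcal M}\,f(z')$, so $f$ is not a reduction. Since $E_H$ on $Z_H$ is generated by its action functions, $E_{\mathcal M}$ is not uniformly universal.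

**Theorem A from Theorem B.** Let $\mathcal M$ be the group of recursive permutations and $H=\mathbb F_2$. Since $p\cdot x=\varphi_{p^{-1}}(x)$, the functions $\varphi_g$ are exactly the action functions, and $E_{\mathcal M}$ is $\cong^2_{\rm rec}$. Condition $(*)$ holds because whatever is recursive in recursive functions is recursive.

Other instances of $(*)$, for the same reason: all recursive injections (one-one equivalence), all recursive functions (many-one equivalence), and all functions, or all permutations, lying in a fixed countable Turing ideal, for example the arithmetical ones.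

## 4. Rewriting $f(z)=f(z')\circ q$ as a coloring problem

Assume (3) and put $c_k(z)=f(z)(k)$. These are Borel functions $Z_H\to2$ with
$$c_k(sz)=c_{g_s(k)}(z)\qquad(s\in\{a^{\pm1},b^{\pm1}\}).\tag{4}$$
We want $c_k(z)=c_{q(k)}(z')$ for all $k$. By (4), moving the *point* by a group element moves the *index*. If $q(k)$ is reached from $k$ along some word $\theta_k$ in $a^{\pm1},b^{\pm1}$, then $c_{q(k)}(z')=c_k(\theta_kz')$, and we want $c_k(z)=c_k(\theta_kz')$. Each $k$ now involves a single function $c_k$.

Suppose moreover that $z'=\tau z$ for an element $\tau$ of a larger group $\Gamma\ge H$ that acts on a space mapping $H$-equivariantly to $Z_H$. Then, with $w_k=\theta_k\tau$, the wish becomes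
$$c_k(z)=c_k(w_kz)\qquad\text{for all }k.\tag{5}$$

With $q=\mathrm{id}$ and $\theta_k=1$, all $w_k$ equal $\tau$ and (5) says $f(z)=f(\tau z)$; in Example 3 this is impossible. The opposite extreme is to make the $w_k$ as independent as possible, and then (5) turns out to be solvable.

**Proposition 6.** Let $\Delta$ be a free group with free basis $(w_k)_{k\in\mathbb N}$. There is a free Borel action of $\Delta$ on a standard Borel space $X$ such that for all Borel $c_k:X\to2$ $(k\in\mathbb N)$ there is $x\in X$ with $c_k(x)=c_k(w_kx)$ for all $k$.

So three tasks remain: find $q$ and the $\theta_k$ (Section 5), show that the $\theta_k\tau$ are freely independent and assemble the proof (Sections 6 and 7), and prove Proposition 6 (Sections 8–10).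

## 5. An involution that moves indices along independent words

The naive choice is $\theta_k=t_k=b^kab^{-k}$, with $q(k)$ the index that this word reaches from $k$. This $q$ is recursive in the $g_s$, but nothing makes it injective, so it need not lie in $\mathcal M$ when $\mathcal M$ is a group. The repair is to build $q$ in stages as an involution, using each word for two indices: if $\theta$ carries $k$ to $k'$, use $\theta^{-1}$ for $k'$. If all fresh words lead from $k$ into the finite set already used, two of them lead to the same place. The quotient of the two words then preserves $c_k$, as a stabilizer did in Proposition 2, and we may put $q(k)=k$.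

**Lemma 4.** Let $g_s:\mathbb N\to\mathbb N$ for $s\in\{a^{\pm1},b^{\pm1}\}$. There are an involution $q$ of $\mathbb N$ recursive in $\bigoplus_sg_s$, a freely independent set $\mathcal E\subseteq\langle a,b\rangle$, and pairwise distinct $\theta_k\in\mathcal E\cup\mathcal E^{-1}$ $(k\in\mathbb N)$ such that the following holds. Whenever $\langle a,b\rangle$ acts on a set $Z$ and functions $c_k:Z\to2$ satisfy $c_k(sz)=c_{g_s(k)}(z)$ for all $k,z,s$, then
$$c_{q(k)}(z)=c_k(\theta_kz)\qquad\text{for all }k\in\mathbb N,\ z\in Z.\tag{6}$$

*Proof.* **Step 1: words act on indices.** Applying the hypothesis repeatedly, for a word $s_1\cdots s_n$ in $a^{\pm1},b^{\pm1}$ we get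
$$c_k(s_1\cdots s_nz)=c_{g_{s_1}(k)}(s_2\cdots s_nz)=\dots=c_{g_{s_n}\circ\cdots\circ g_{s_1}(k)}(z).$$
For the word $b^mab^{-m}$ and $t_m=b^mab^{-m}$ this reads
$$c_k(t_mz)=c_{G_m(k)}(z),\qquad G_m=g_{b^{-1}}^{\,m}\circ g_a\circ g_b^{\,m}.\tag{7}$$
The function $(m,k)\mapsto G_m(k)$ is recursive in $\bigoplus_sg_s$, and the $t_m$ are freely independent (Section 2).

**Step 2: the construction.** Let $D_0=\emptyset$. At the beginning of stage $r$ we have a finite set $D_r$, and $q$ is defined on $D_r$ as an involution of $D_r$. Let $k=\min(\mathbb N\setminus D_r)$, and let $I_r$ consist of the next $|D_r|+1$ natural numbers not used in earlier sets $I_{r'}$.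

(a) *Some $m\in I_r$ has $G_m(k)\notin D_r$.* Take the least such $m$ and put $k'=G_m(k)$ (possibly $k'=k$), $e_r=t_m$, $q(k)=k'$, $q(k')=k$, $\theta_k=e_r$, and, if $k'\ne k$, $\theta_{k'}=e_r^{-1}$. Let $D_{r+1}=D_r\cup\{k,k'\}$. By (7),
$$c_{q(k)}(z)=c_{G_m(k)}(z)=c_k(t_mz)=c_k(\theta_kz).$$
If $k'\ne k$, then (7) at the point $t_m^{-1}z$ gives
$$c_{q(k')}(z)=c_k(z)=c_k(t_mt_m^{-1}z)=c_{k'}(t_m^{-1}z)=c_{k'}(\theta_{k'}z).$$
So (6) holds at $k$ and $k'$.

(b) *Otherwise* the $|D_r|+1$ values $G_m(k)$, $m\in I_r$, lie in $D_r$, so there are $m<m'$ in $I_r$ with $G_m(k)=G_{m'}(k)$. Take the first such pair in a fixed ordering, put $q(k)=k$, $\theta_k=e_r=t_mt_{m'}^{-1}$ and $D_{r+1}=D_r\cup\{k\}$. By (7) twice,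
$$c_k(\theta_kz)=c_{G_m(k)}(t_{m'}^{-1}z)=c_{G_{m'}(k)}(t_{m'}^{-1}z)=c_k(t_{m'}t_{m'}^{-1}z)=c_k(z)=c_{q(k)}(z).$$

**Step 3: the properties.** Every stage adds the least missing number, so $q$ is a total involution, and the construction is recursive in $\bigoplus_sg_s$. The group $\langle t_m:m\in\mathbb N\rangle$ is the free product of $\langle t_m:m\in I_r\rangle$, $r\in\mathbb N$, and possibly one further free factor, since the $I_r$ are disjoint. Each $e_r$ is a nontrivial element of the $r$th of these factors, and has infinite order because free groups are torsion-free. A nonempty reduced word in the $e_r$ has the form $e_{r_1}^{n_1}\cdots e_{r_l}^{n_l}$ with $n_i\ne0$, $r_i\neq r_{i+1}$. It is not $1$ by the normal form theorem. So $\mathcal E=\{e_r:r\in\mathbb N\}$ is freely independent. The elements $e_r,e_r^{-1}$ $(r\in\mathbb N)$ are pairwise distinct and each is used at most once as a $\theta_k$. $\square$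

*A run by hand.* In the setting of (1), where $g_s=p_s^{-1}$, let $p_a$ contain the cycle $0\mapsto1\mapsto2\mapsto0$ and let $p_b$ fix $0,1,2$. On $\{0,1,2\}$ every $G_m$ is $g_a\colon0\mapsto2,\ 1\mapsto0,\ 2\mapsto1$. Stage $0$: $k=0$, $I_0=\{0\}$, $G_0(0)=2$, so $q$ swaps $0$ and $2$, $\theta_0=t_0=a$, $\theta_2=a^{-1}$. Stage $1$: $k=1$, $D_1=\{0,2\}$, $I_1=\{1,2,3\}$, and $G_m(1)=0\in D_1$ for all $m\in I_1$. Case (b) gives $q(1)=1$, with $\theta_1=t_1t_2^{-1}$ if the pair $(1,2)$ comes first.

## 6. Multiplying by a new letter

An element $e$ and its inverse are not freely independent, and Lemma 4 uses both. Multiplication by a new free letter $\tau$ cures this.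

**Lemma 5.** Let $\mathcal E$ be a freely independent subset of a group $H$, and let $\Gamma=H*\langle\tau\rangle$ with $\tau$ of infinite order. Then the elements $e\tau$, $e\in\mathcal E\cup\mathcal E^{-1}$, are freely independent in $\Gamma$.

*Proof.* By the normal form theorem, $\langle\mathcal E\rangle$ and $\tau$ generate the free product $\langle\mathcal E\rangle*\langle\tau\rangle$, so $\mathcal E\cup\{\tau\}$ is freely independent. Take a nonempty reduced word in the elements $e\tau$ and their inverses. We rewrite it as a reduced word over $\mathcal E\cup\{\tau\}$. Each letter is *positive*, $e\tau$, or *negative*, $\tau^{-1}e^{-1}$, with $e\in\mathcal E\cup\mathcal E^{-1}$, and contributes one $\mathcal E^{\pm1}$-letter. Between the $\mathcal E^{\pm1}$-letters of two consecutive letters we find: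

- in $e\tau\cdot e'\tau$, the single letter $\tau$;
- in $\tau^{-1}e^{-1}\cdot\tau^{-1}e'^{-1}$, the single letter $\tau^{-1}$;
- in $e\tau\cdot\tau^{-1}e'^{-1}$, the pair $\tau\tau^{-1}$, which we cancel, leaving $ee'^{-1}$;
- in $\tau^{-1}e^{-1}\cdot e'\tau$, nothing, so we see $e^{-1}e'$.

In the last two cases $e\ne e'$, because the given word is reduced; hence $e,e'^{-1}$, respectively $e^{-1},e'$, are not mutually inverse. So after the cancellations at most one $\tau^{\pm1}$ stands between two successive $\mathcal E^{\pm1}$-letters (and at most one at either end), and where none stands, the two $\mathcal E^{\pm1}$-letters are not inverse to each other. The resulting word over $\mathcal E\cup\{\tau\}$ is reduced. It is nonempty, since no $\mathcal E^{\pm1}$-letter was cancelled. Hence it is not $1$. $\square$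

For instance, with $e_1=e$ and $e_2=e^{-1}$: $(e_1\tau)(e_2\tau)^{-1}=e\tau\tau^{-1}e=e^2\neq1$.

## 7. Theorem B from Proposition 6

Let $f$ and $g_s$ be as in (3), and $c_k(z)=f(z)(k)$, so that (4) holds. Take $q,\mathcal E,(\theta_k)$ from Lemma 4; since $q$ is recursive in $\bigoplus_sg_s$, $(*)$ gives $q\in\mathcal M$. Let $\Gamma=H*\langle\tau\rangle$ and $w_k=\theta_k\tau$. By Lemma 5 and the distinctness of the $\theta_k$, $(w_k)_k$ is a free basis of $\Delta=\langle w_k:k\in\mathbb N\rangle\le\Gamma$. Let $X$ be the free Borel $\Delta$-space of Proposition 6.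

**Step 1: extend the $\Delta$-action to a $\Gamma$-action.** We need $\tau$ alone to act. Choose a transversal $R\ni1$ for the left cosets $\Gamma/\Delta$, let $Y=R\times X$, and put
$$\gamma(r,x)=(r',\delta x),\qquad\text{where }\gamma r=r'\delta,\ r'\in R,\ \delta\in\Delta .$$
(Toy example: for $\Gamma=\mathbb Z$, $\Delta=2\mathbb Z$, $R=\{0,1\}$, the generator $1$ sends $(0,x)$ to $(1,x)$ and $(1,x)$ to $(0,2\cdot x)$, where $2\cdot x$ is the action of $2\in\Delta$.) This is an action: if $\gamma r=r'\delta$ and $\gamma'r'=r''\delta'$, then $\gamma'\gamma r=r''\delta'\delta$. It is Borel because $\Gamma$ is countable. It is free: if $\gamma(r,x)=(r,x)$, then $\gamma r=r\delta$ with $\delta x=x$, so $\delta=1$ and $\gamma=1$. Finally $\delta(1,x)=(1,\delta x)$ for $\delta\in\Delta$. So we identify $x$ with $(1,x)$ and regard $X\subseteq Y$ as a $\Delta$-invariant set.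

**Step 2: map $Y$ into $Z_H$.** Let $j_0:Y\to2^{\mathbb N}$ be a Borel injection and $j(y)(h)=j_0(h^{-1}y)$ for $h\in H$. The map $j:Y\to(2^{\mathbb N})^H$ is Borel. It is injective since $j(y)(1)=j_0(y)$. It is $H$-equivariant: $j(gy)(h)=j_0(h^{-1}gy)=j(y)(g^{-1}h)=(g\,j(y))(h)$. If $h\,j(y)=j(y)$, then $j(hy)=j(y)$, so $hy=y$ and $h=1$; thus $j(Y)\subseteq Z_H$.

**Step 3: solve (5).** Apply Proposition 6 to the Borel functions $(c_k\circ j)\restriction X$. There is $x\in X$ such that for all $k$
$$c_k(j(x))=c_k(j(w_kx))=c_k(j(\theta_k\tau x))=c_k(\theta_k\,j(\tau x))=c_{q(k)}(j(\tau x)).$$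
Here the third equality is equivariance of $j$ (as $\theta_k\in H$), and the last is (6). With $z=j(x)$ and $z'=j(\tau x)$ this says $f(z)=f(z')\circ q$. Since $q^2=\mathrm{id}$, also $f(z')=f(z)\circ q$.

**Step 4: $z,z'$ are inequivalent.** If $z'=hz$ with $h\in H$, then $j(\tau x)=j(hx)$, so $\tau x=hx$. By freeness of the $\Gamma$-action $\tau=h\in H$, which is false in $H*\langle\tau\rangle$. This proves Theorem B, and with it Theorem A, given Proposition 6. $\square$

For $\cong^2_{\rm rec}$ this reads: a uniform reduction would satisfy $f(az)=p_a\cdot f(z)$, $f(bz)=p_b\cdot f(z)$ for fixed recursive permutations, and we obtain a recursive involution $q$ and inequivalent $z,z'$ with $f(z')=q\cdot f(z)$.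

## 8. One generator by parity, and the limit of category

For a single generator the statement of Proposition 6 is a parity argument. Let $s$ be the shift of $2^{\mathbb Z}$, $(sy)(n)=y(n-1)$, and $Y_0=\{y\in2^{\mathbb Z}:s^ny\ne y\ \forall n\neq0\}$. This set is $s$-invariant, Borel and comeager, because each $\{y:s^ny=y\}$ with $n\ne0$ is closed, and any finite condition can be extended so as to violate $y(i)=y(i-n)$ at a far away $i$. We claim:
$$\text{there is no Borel }D\subseteq Y_0\text{ with }sD=Y_0\setminus D.\tag{8}$$
Indeed, then $s^2D=D$. The homeomorphism $s^2$ satisfies the hypothesis of Lemma 1, since for basic open $U,V$ the sets $s^{2m}U$ and $V$ restrict disjoint sets of coordinates once $m$ is large. So $D$ is meager or comeager. If $D$ is meager, so is $sD$, hence so is $Y_0=D\cup sD$, a contradiction. If $D$ is comeager, so is $sD$, but $D\cap sD=\emptyset$, a contradiction. In particular, for Borel $c:Y_0\to2$ there is $y$ with $c(y)=c(sy)$; otherwise take $D=\{y:c(y)=0\}$ in (8).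

For infinitely many generators one would look for a comeager, or conull, set of solutions in the Bernoulli space
$$X_0=2^{\Delta\times\mathbb N},\qquad(\lambda x)(\eta,i)=x(\lambda^{-1}\eta,i).$$
This cannot work there. Take $c_k(x)=x(1,k)$, so that $c_k(w_kx)=x(w_k^{-1},k)$. The set of $x$ with $x(1,k)=x(w_k^{-1},k)$ for all $k$ is closed. It is nowhere dense, since a finite condition leaves $(1,k)$ and $(w_k^{-1},k)$ free for some $k$. It is null for the fair-coin product measure, since the equalities for different $k$ concern disjoint pairs of coordinates, so they are independent of probability $\frac12$. Each single $k$ is fine; the simultaneous requirement over all $k$ is what breaks the method. The solution $x$ has to be constructed, coordinate by coordinate, against the given $c_k$. Games do this. The method is a version of the method of A. Marks for free products.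

Fix notation. Every $\lambda\in\Delta\setminus\{1\}$ has a unique normal form $\lambda=w_{k_1}^{n_1}\cdots w_{k_l}^{n_l}$ with $n_i\in\mathbb Z\setminus\{0\}$, $k_i\neq k_{i+1}$. Call $l$ its *syllable length*, and say that $\lambda$ *begins with* $w_{k_1}$; the element $1$ has syllable length $0$ and begins with nothing. For example, $w_0^3w_1^{-1}w_0$ has syllable length $3$ and begins with $w_0$. Let $X\subseteq X_0$ be the set of points with trivial stabilizer and $N\!F=X_0\setminus X$. As $N\!F$ is a countable union of the closed sets $\{x:\lambda x=x\}$, $\lambda\neq1$, both sets are Borel, and they are invariant. The $\Delta$-space $X$ is the one for which we prove Proposition 6.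

The players of a game on $X_0$ cannot be kept inside $X$, so we must decide who wins when the outcome is in $N\!F$. Suppose that Proposition 6 fails for $(c_k)$, so that the sets $A_k=\{x\in X:c_k(x)\neq c_k(w_kx)\}$ cover $X$. In a game $G_k$ player I will try to get into $A_k$. If I loses at all points of $N\!F$ in every game, then strategies for II in all games may jointly produce a point of $N\!F$, with no contradiction. If I wins at all points of $N\!F$, then a strategy for I may only ever lead into $N\!F$. So we distribute $N\!F$ among the games by a label $\kappa:N\!F\to\mathbb N$, giving $\kappa^{-1}(k)$ to I in $G_k$ only, in such a way that no infinite $\langle w_k\rangle$-orbit has label $k$ throughout.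

## 9. Labeling the points with nontrivial stabilizer

**Lemma 7.** There is a Borel $\kappa:N\!F\to\mathbb N$ such that whenever $x\in N\!F$ and $\langle w_k\rangle x$ is infinite, some $v\in\langle w_k\rangle x$ has $\kappa(v)\ne k$.

*Proof.* We define a Borel set $C\subseteq N\!F$ meeting every orbit in $N\!F$, and $\kappa$ on $C$; elsewhere $\kappa$ will point toward $C$.

**Step 1: orbits in which a power of a generator fixes a point.** Let $S=\{x\in N\!F:\exists k\ \langle w_k\rangle x\text{ is finite}\}$ and $N\!F_1=\Delta S$, both Borel. Put $C\cap N\!F_1=S$, and for $x\in S$ let $\kappa(x)$ be the least $k$ with $\langle w_k\rangle x$ finite.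

**Step 2: the remaining orbits contain loops.** Let $N\!F_2=N\!F\setminus N\!F_1$, an invariant set. No $w_k^n$ with $n\neq0$ fixes a point of $N\!F_2$. For $x\in N\!F_2$ let $l=\ell(x)$ be the least syllable length of a nontrivial element fixing some point of $\Delta x$, and let $\lambda=\lambda^*(x)$ be the first element, in a fixed enumeration of $\Delta$, of syllable length $l$ that fixes some point of $\Delta x$. These are invariant Borel functions, since "$\mu$ fixes some point of $\Delta x$" is a countable union, over $\delta\in\Delta$, of the Borel conditions $\mu\delta x=\delta x$. Also $l\ge2$. Write $\lambda=w_{k_1}^{n_1}\cdots w_{k_l}^{n_l}$.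

*Claim: $k_1\neq k_l$.* For $l=2$ this is part of the normal form. Suppose $l\ge3$ and $k_1=k_l$. Then
$$w_{k_l}^{n_l}\,\lambda\,w_{k_l}^{-n_l}=w_{k_1}^{n_1+n_l}w_{k_2}^{n_2}\cdots w_{k_{l-1}}^{n_{l-1}}$$
is nontrivial (a conjugate of $\lambda$), fixes a point of the orbit (namely $w_{k_l}^{n_l}z$ if $\lambda z=z$), and has syllable length at most $l-1$, a contradiction.

For $0\le j\le l$ put $\lambda_j=w_{k_{j+1}}^{n_{j+1}}\cdots w_{k_l}^{n_l}$, so $\lambda_l=1$ and $\lambda_0=\lambda$. Let $\mathrm{Fix}=\{z\in N\!F_2:\lambda^*(z)z=z\}$, a Borel set meeting every orbit in $N\!F_2$. For $z\in\mathrm{Fix}$ put $z_j=\lambda_jz$. Then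
$$z_0=z_l=z,\qquad z_{j-1}=w_{k_j}^{n_j}z_j\quad(1\le j\le l).\tag{9}$$
*Claim: $z_1,\dots,z_l$ are distinct.* If $z_i=z_j$ with $1\le i<j\le l$, then $\lambda_i\lambda_j^{-1}=w_{k_{i+1}}^{n_{i+1}}\cdots w_{k_j}^{n_j}$ fixes $z_j$ and has syllable length $j-i$ with $1\le j-i<l$, contradicting the choice of $l$. Let $Z(z)=\{z_1,\dots,z_l\}$.

We want to label the loop by $\kappa(z_j)=k_j$. For $l=2$, $\lambda=w_0w_1$, the loop is $z_2=z$, $z_1=w_1z$, $w_0z_1=z$. The points $z_1,z_2$ share both their $\langle w_0\rangle$-orbit and their $\langle w_1\rangle$-orbit, and carry the labels $0$ and $1$, so neither of these two orbits has a constant label.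

**Step 3: choose disjoint loops.** Let $z\ne z'$ in $\mathrm{Fix}$ with $Z(z)\cap Z(z')\neq\emptyset$. Then $z,z'$ lie in one orbit, so they have the same $\lambda$. From $\lambda_iz'=\lambda_jz$ we get
$$z'\in T(z):=\{\lambda_i^{-1}\lambda_jz:1\le i,j\le l\}\setminus\{z\},$$
a finite set. Let $(U_n)$ be a countable base of $X_0$ and let $\mathrm{col}(z)$ be the least $n$ with $z\in U_n$ and $U_n\cap T(z)=\emptyset$. This is a Borel function. For $z,z'$ as above, $\mathrm{col}(z)\ne\mathrm{col}(z')$: if both were $n$, then $z'\in U_n\cap T(z)=\emptyset$. Let $M$ be the set of $z\in\mathrm{Fix}$ for which $\mathrm{col}(z)$ is minimal among the colors of points of $\mathrm{Fix}\cap\Delta z$. It is Borel and meets every orbit in $N\!F_2$. The sets $Z(z)$, $z\in M$, are pairwise disjoint, because two points of $M$ in one orbit have the same color. Put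
$$C\cap N\!F_2=\bigcup_{z\in M}Z(z),\qquad\kappa(z_j)=k_j\quad(z\in M,\ 1\le j\le l).$$
This is well defined. It is Borel: the set of points labeled in the role of $z_j$ with $\lambda^*=\lambda$ is $\lambda_j\{z\in M:\lambda^*(z)=\lambda\}$, and there are countably many pairs $(\lambda,j)$.

**Step 4: points off $C$.** For $x\in N\!F$ let $d(x)$ be the least $d$ such that $\lambda x\in C$ for some $\lambda$ of syllable length $d$; so $d(x)=0$ iff $x\in C$. If $d(x)\ge1$, let $\kappa(x)$ be the least $k$ such that $d(w_k^nx)=d(x)-1$ for some $n$. Such a $k$ exists: take a witness $\lambda=\lambda'w_k^n$ for $d(x)$, with last syllable $w_k^n$. Then $\lambda'$ shows $d(w_k^nx)\le d(x)-1$. Conversely, if $\mu w_k^nx\in C$, then $\mu w_k^n$ has syllable length at most one more than $\mu$, so $d(x)\le d(w_k^nx)+1$. The function $\kappa$ is Borel.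

**Step 5: verification.** Let $\beta=\langle w_k\rangle x\subseteq N\!F$ be infinite.

- If $\beta\cap C=\emptyset$, take $v\in\beta$ with $d(v)$ minimal. If $\kappa(v)=k$, then some $w_k^nv\in\beta$ has $d(w_k^nv)=d(v)-1$, a contradiction. So $\kappa(v)\ne k$.
- If there is $v\in\beta\cap S$, then $\langle w_{\kappa(v)}\rangle v$ is finite while $\langle w_k\rangle v=\beta$ is infinite, so $\kappa(v)\neq k$.
- Otherwise some $v=z_j\in\beta$ with $z\in M$, $1\le j\le l$. If $k_j\ne k$, then $\kappa(v)=k_j\neq k$. If $k_j=k$, then $z_{j-1}\in\beta$ by (9). For $j\ge2$, $\kappa(z_{j-1})=k_{j-1}\ne k_j=k$. For $j=1$, $z_0=z_l$ and $\kappa(z_l)=k_l\neq k_1=k$. $\square$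

## 10. The games $G_k$ and the proof of Proposition 6

Suppose that Borel $c_k:X\to2$ are such that for every $x\in X$ there is $k$ with $c_k(x)\ne c_k(w_kx)$. Let $A_k=\{x\in X:c_k(x)\neq c_k(w_kx)\}$ and $A_k'=A_k\cup\kappa^{-1}(k)$, with $\kappa$ from Lemma 7. These sets are Borel, and
$$\bigcup_kA_k'=X_0.\tag{10}$$

**Step 1: an order of play.** The games fill in $x\in X_0$ bit by bit, and Step 4 needs an order in which suffixes come first. Fix an injective enumeration $p_0,p_1,\dots$ of $\Delta\times\mathbb N$ such that whenever $\eta\neq1$ has first syllable $w_k^n$ and $\eta=w_k^n\eta''$, then $(\eta'',i)$ is listed before $(\eta,i)$. To get one, take any enumeration and insert before each entry $(\eta,i)$ its finitely many missing suffixes $(1,i),\dots,(\eta'',i)$, shortest first. Write $\mathrm{idx}(p_j)=j$.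

**Step 2: the game $G_k$.** At turn $j$ the value $x(p_j)\in2$ is chosen. Positions $(\eta,i)$ with $\eta$ beginning with $w_k$, and the position $(1,k)$, belong to player II. All other positions belong to player I. Player I wins iff $x\in A_k'$.

This game is determined by Borel determinacy (D. A. Martin, *Ann. of Math.* 102 (1975)). To put it in the usual alternating form, let in round $j$ first I and then II write a bit, only the bit of the owner of $p_j$ counting as $x(p_j)$. The payoff set is the preimage of a Borel set under a continuous map, hence Borel. A winning strategy in this padded game yields one in $G_k$: pretend that the opponent's irrelevant bits are all $0$. The answer at an own turn $j$ is then a function of $x(p_0),\dots,x(p_{j-1})$.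

**Step 3: II cannot win all games.** Suppose II has a winning strategy $\sigma_k$ in $G_k$ for every $k$. Each position belongs to II in exactly one game: $(\eta,i)$ with $\eta\ne1$ in $G_k$, where $\eta$ begins with $w_k$, and $(1,i)$ in $G_i$. So we may define $x(p_j)$ recursively as the answer of $\sigma_k$ to $x(p_0),\dots,x(p_{j-1})$, where $G_k$ is the game in which $p_j$ belongs to II. Then $x$ is a run of every $G_k$ following $\sigma_k$. Hence $x\notin\bigcup_kA_k'$, contradicting (10).

**Step 4: a winning strategy for I, played at all translates at once.** So for some $k$, fixed from now on, I has a winning strategy $\rho$ in $G_k$. We use $\rho$ to embed the shift $2^{\mathbb Z}$ equivariantly so that the image lies in $A_k'$. Write $w_k^n\cdot(\eta,i)=(w_k^n\eta,i)$. Each position is uniquely of the form $(w_k^n\eta,i)$ with $n\in\mathbb Z$ and $\eta$ not beginning with $w_k$; call $\mathrm{idx}(\eta,i)$ its *home index*. The idea is that the game is played at every translate $w_k^n$, and the position $(w_k^n\eta,i)$ is a move of I in the $n$th copy only, unless $(\eta,i)=(1,k)$. For $y\in2^{\mathbb Z}$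 define $x=x_y\in X_0$ by
$$x(w_k^n,k)=y(n),$$
and, for $(\eta,i)\ne(1,k)$ with $\eta$ not beginning with $w_k$ and $j=\mathrm{idx}(\eta,i)$,
$$x(w_k^n\eta,i)=\rho\big(x(w_k^n\cdot p_0),\dots,x(w_k^n\cdot p_{j-1})\big).\tag{11}$$
In (11), $p_j=(\eta,i)$ does belong to I. The definition is a legitimate recursion on the home index: if $r<j$ and $p_r=(\eta',i')$ with $\eta'=w_k^m\eta''$, $\eta''$ not beginning with $w_k$, then $w_k^n\cdot p_r=(w_k^{n+m}\eta'',i')$ has home index $\mathrm{idx}(\eta'',i')\le r<j$ by the choice of the enumeration.

**Step 5: properties of $y\mapsto x_y$.**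

(a) *$w_k^{-n}x_y\in A_k'$ for every $n$.* The point $w_k^{-n}x_y$ is $(\eta,i)\mapsto x_y(w_k^n\eta,i)$. By (11), at each position $p_j$ of player I its value is the answer of $\rho$ to its values at $p_0,\dots,p_{j-1}$. So it is a run of $G_k$ following $\rho$, and I wins it.

(b) *$y\mapsto x_y$ is continuous and injective.* Each coordinate of $x_y$ depends on finitely many coordinates of $y$, by induction on the home index; and $x_y(w_k^n,k)=y(n)$.

(c) *$w_kx_y=x_{sy}$.* We have to show $x_{sy}(w_k^n\eta,i)=x_y(w_k^{n-1}\eta,i)$ for all $n$ and all $\eta$ not beginning with $w_k$. For $(\eta,i)=(1,k)$ both sides are $y(n-1)$. Otherwise, by (11) and induction on the home index,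
$$x_{sy}(w_k^n\eta,i)=\rho\big(x_{sy}(w_k^n\cdot p_r)\big)_{r<j}=\rho\big(x_y(w_k^{n-1}\cdot p_r)\big)_{r<j}=x_y(w_k^{n-1}\eta,i).$$

**Step 6: parity.** Let $y\in Y_0$. By (c), $w_k^nx_y=x_{s^ny}$, so by (b) the orbit $\langle w_k\rangle x_y$ is infinite. If $x_y\in N\!F$, then by (a) all points of this orbit lie in $A_k'\cap N\!F=\kappa^{-1}(k)$, contradicting Lemma 7. So $x_y\in X$, and (a) with $n=0$ gives $x_y\in A_k'\cap X=A_k$, that is,
$$c_k(x_y)\neq c_k(w_kx_y)=c_k(x_{sy})\qquad(y\in Y_0).$$
Hence $D=\{y\in Y_0:c_k(x_y)=0\}$ is Borel with $sD=Y_0\setminus D$, contradicting (8). This proves Proposition 6, and with it Theorems A and B. $\square$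

## 11. Infinitely many orbits in one class

We prove Addendum C by using one new letter $\tau_i$ and one involution $q_i$ for each $i\ge1$, with independent supplies of words.

**Step 1: the involutions.** Partition $\mathbb N$ into the infinite recursive sets $J_i=\{2^{i-1}(2n+1)-1:n\in\mathbb N\}$, $i\ge1$. For each $i$ run the construction of Lemma 4 taking the sets $I_r$ inside $J_i$ only. This gives an involution $q_i$ recursive in $\bigoplus_sg_s$, hence $q_i\in\mathcal M$, a set $\mathcal E_i$, and pairwise distinct $\theta_{k,i}\in\mathcal E_i\cup\mathcal E_i^{-1}$ with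
$$c_{q_i(k)}(z)=c_k(\theta_{k,i}z).\tag{12}$$
All the index sets used, for all $i$ and $r$, are pairwise disjoint. So Step 3 of the proof of Lemma 4, applied to all of them together, shows that the $\mathcal E_i$ are disjoint and $\bigcup_i\mathcal E_i$ is freely independent. Consequently the sets $\mathcal E_i\cup\mathcal E_i^{-1}$ are disjoint as well.

**Step 2: free independence.** Let $\Gamma=H*\langle\tau_1,\tau_2,\dots\rangle$ with the $\tau_i$ free generators. We claim that the elements $e\tau_i$ $(i\ge1,\ e\in\mathcal E_i\cup\mathcal E_i^{-1})$ are freely independent. As in Lemma 5, $\bigcup_i\mathcal E_i\cup\{\tau_1,\tau_2,\dots\}$ is freely independent. Expand a nonempty reduced word in the elements $e\tau_i$ and their inverses. Between the $\mathcal E^{\pm1}$-letters of consecutive letters (where $\mathcal E=\bigcup_i\mathcal E_i$) we find: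

- in $e\tau_i\cdot e'\tau_{i'}$, the letter $\tau_i$;
- in $\tau_i^{-1}e^{-1}\cdot\tau_{i'}^{-1}e'^{-1}$, the letter $\tau_{i'}^{-1}$;
- in $e\tau_i\cdot\tau_{i'}^{-1}e'^{-1}$ with $i\ne i'$, the reduced word $\tau_i\tau_{i'}^{-1}$; with $i=i'$ we have $e\neq e'$ by reducedness, we cancel $\tau_i\tau_i^{-1}$, and $e,e'^{-1}$ are not mutually inverse;
- in $\tau_i^{-1}e^{-1}\cdot e'\tau_{i'}$, nothing; here $e=e'$ would force $i=i'$ by disjointness, contradicting reducedness, so $e^{-1},e'$ are not mutually inverse.

So after the cancellations the word is reduced, and it is nonempty since no $\mathcal E^{\pm1}$-letter was cancelled. Hence it is not $1$.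

**Step 3: conclusion.** Put $w_{k,i}=\theta_{k,i}\tau_i$. By Step 2 these form a free basis of a subgroup $\Delta\le\Gamma$. Apply Proposition 6 with the index set $\mathbb N\times\{1,2,\dots\}$ (via a bijection with $\mathbb N$), form the induced free $\Gamma$-space $Y\supseteq X$ and the injective $H$-equivariant Borel map $j:Y\to Z_H$ as in Section 7, and use the function $(c_k\circ j)\restriction X$ at index $(k,i)$. We obtain $x\in X$ such that for all $k,i$, by equivariance and (12),
$$c_k(j(x))=c_k(j(\theta_{k,i}\tau_ix))=c_k(\theta_{k,i}\,j(\tau_ix))=c_{q_i(k)}(j(\tau_ix)).$$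
Put $z_0=j(x)$ and $z_i=j(\tau_ix)$ for $i\ge1$. Then $f(z_0)=f(z_i)\circ q_i$, and since $q_i^2=\mathrm{id}$, $f(z_i)=f(z_0)\circ q_i$.

The $z_i$ are pairwise inequivalent. If $z_i=hz_0$ with $h\in H$, $i\ge1$, then $\tau_ix=hx$ by injectivity and equivariance of $j$, so $h^{-1}\tau_i=1$ by freeness. If $z_{i'}=hz_i$ with $i\ne i'$ both at least $1$, then likewise $\tau_{i'}^{-1}h\tau_i=1$. Both are false in $\Gamma=H*\langle\tau_1,\tau_2,\dots\rangle$ by the normal form theorem (in the second case for $h=1$ because $\tau_i\ne\tau_{i'}$). All $f(z_i)$ lie in the $E_{\mathcal M}$-class of $f(z_0)$, which proves Addendum C. $\square$
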